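\title{Zariski differentials and the Auslander module: a counterexample to a conjecture of Martsinkovsky}

\begin{abstract}
Let $R$ be a two-dimensional integrally closed analytic algebra over an algebraically closed field $k$ of characteristic $0$. Martsinkovsky conjectured that the Auslander module $A$ of $R$ is isomorphic to the module $D_k(R)^{**}$ of Zariski differentials if and only if $R$ is quasihomogeneous. We prove that quasihomogeneity implies $A\simeq D_k(R)^{**}$, and that the converse fails over every such field. The counterexamples are obtained by contracting a hyperelliptic curve of genus at least $8$ in a formal surface that carries a vector field vanishing to order two along the curve; all their derivations are nilpotent on $\mathfrak m/\mathfrak m^2$. The converse becomes true if the derivation underlying the map $D_k(R)^{**}\simeq A\to\mathfrak m$ is required to be non-nilpotent on $\mathfrak m/\mathfrak m^2$.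
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection*{The problem}

Throughout, $k$ is an algebraically closed field of characteristic $0$. An \emph{analytic $k$-algebra} is a ring $R=P/I$, where $P=k[[x_1,\dots,x_n]]$ and $I\subseteq(x_1,\dots,x_n)$ is an ideal. It is a complete Noetherian local ring with maximal ideal $\mathfrak m=(x_1,\dots,x_n)R$ and residue field $k$. We always assume that $R$ is two-dimensional and integrally closed. Then $R$ is a domain, by Serre's criterion it is Cohen--Macaulay with an isolated singularity, and, being complete, it has a canonical module $\omega_R$.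

Two modules of rank two are attached to $R$. The first is defined homologically. We have $\operatorname{Ext}^2_R(k,\omega_R)\cong k$, and a nonzero class is represented by Auslander's \emph{fundamental sequence}
\begin{equation}\label{eq:fund}
0\to\omega_R\to A\to R\to k\to0,
\end{equation}
in which $A$ is maximal Cohen--Macaulay. The module $A$ is unique up to isomorphism and is called the \emph{Auslander module} of $R$. The second is defined by differential calculus. If $I=(\psi_1,\dots,\psi_m)$, the module of \emph{universally finite K\"ahler differentials} is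
\[
D_k(R)=\Big(\bigoplus_{i=1}^nR\,dx_i\Big)\Big/\Big(\sum_i\frac{\partial\psi_j}{\partial x_i}\,dx_i\ :\ j=1,\dots,m\Big),
\]
and its double dual $D_k(R)^{**}$, with $M^*=\operatorname{Hom}_R(M,R)$, is the module of \emph{Zariski differentials}. It is known that $A\simeq D_k(R)^{**}$ when $R$ is a rational double point.

The ring $R$ is \emph{quasihomogeneous} if, after a $k$-algebra automorphism of $P$, the ideal $I$ can be generated by polynomials that are homogeneous for some positive integer weights $w_1,\dots,w_n$ of the variables. This paper settles the following conjecture.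

\begin{quote}
\textbf{Conjecture} (Martsinkovsky). \emph{Let $R$ be a two-dimensional integrally closed analytic $k$-algebra. Then $A\simeq D_k(R)^{**}$ if and only if $R$ is quasihomogeneous.}
\end{quote}

\subsection*{Why one expects the conjecture}

Write $D=D_k(R)$. For $R=k[[x,y]]$ the fundamental sequence is the Koszul complex
\[
0\to R\,dx\wedge dy\to R\,dx\oplus R\,dy\to R\to k\to0 ,
\]
written here so that the maps are the contractions with the Euler vector field $x\partial_x+y\partial_y$; thus $A\simeq D$. In general $\omega_R$ is the module of $2$-forms that are regular away from the singular point (Proposition~\ref{prop:D}), so the natural candidate for the next term of \eqref{eq:fund} is the module of $1$-forms that are regular away from the singular point, and this is $D^{**}$. A linear map $D^{**}\to R$ is the contraction $p_\delta$ with a $k$-derivation $\delta$ of $R$, and we shall see (Proposition~\ref{prop:crit}) that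
\[
A\simeq D^{**}\iff p_\delta(D^{**})=\mathfrak m\ \text{ for some }\delta\in\operatorname{Der}_k(R).
\]
A quasihomogeneous ring has an Euler derivation $x_i\mapsto w_ix_i$, the obvious candidate for $\delta$. Conversely, suppose that the elements $\delta(x_i)$ generate $\mathfrak m$. Then $\delta$ is invertible on $\mathfrak m/\mathfrak m^2$, its eigenvalues grade $R$, and one can show that $R$ is quasihomogeneous. This is the case for the conjecture.

The weak point is that the $\delta(x_i)$ generate $p_\delta(D)$, whereas the criterion involves $p_\delta(D^{**})$, and $D^{**}$ can be larger than the image of $D$.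

\begin{example}\label{ex:A1}
Let $R=k[[x,y,z]]/(xy-z^2)$. The relation $x\,dy+y\,dx=2z\,dz$ gives $dz-z\,dx/x=z\,dy/y-dz$. This form is regular where $x\neq0$ and where $y\ne0$, so it lies in $D^{**}$. It is homogeneous of degree one, so if it came from $D$ it would equal $c_1dx+c_2dy+c_3dz$ with $c_i\in k$. Substituting $dy=2(z/x)\,dz-(z/x)^2dx$ and comparing coefficients of $dx$ gives $-z/x=c_1-c_2(z/x)^2$, which is false.
\end{example}

The counterexample below exploits this gap: it has a derivation $\theta$ that is nilpotent on $\mathfrak m/\mathfrak m^2$ and nevertheless maps $D^{**}$ onto $\mathfrak m$.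

\subsection*{Results}

\begin{theorem}\label{thm:B}
If $R$ is quasihomogeneous, then $A\simeq D_k(R)^{**}$.
\end{theorem}

\begin{theorem}\label{thm:A}
Let $g\ge8$, let $f\in k[u]$ be monic of degree $g+1$ with distinct nonzero roots (for instance $f=u^9-1$), and let $\beta\in k$. The ring $R=R_\beta$ constructed from these data in Sections~\ref{sec:surface} and~\ref{sec:ring} is a two-dimensional integrally closed analytic $k$-algebra, and:
\begin{enumerate}
\item[(1)] every $k$-derivation of $R$ maps $\mathfrak m$ into $\mathfrak m$ and is nilpotent on $\mathfrak m/\mathfrak m^2$; in particular $R$ is not quasihomogeneous;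
\item[(2)] if $\beta\neq0$, then $D_k(R)^{**}\simeq A$;
\item[(3)] if $\beta=0$, then $D_k(R)^{**}\simeq R\oplus\omega_R$.
\end{enumerate}
\end{theorem}

Parts (1) and (2) disprove the conjecture over every algebraically closed field of characteristic $0$. The last result is a corrected converse of Theorem~\ref{thm:B}.

\begin{theorem}\label{thm:C}
The ring $R$ is quasihomogeneous if and only if there is a surjection $p:D_k(R)^{**}\to\mathfrak m$ (so that $D_k(R)^{**}\simeq A$) whose derivation $p\circ d:R\to\mathfrak m$ is not nilpotent on $\mathfrak m/\mathfrak m^2$. Consequently the conjecture is true for every $R$ for which $D_k(R)\to D_k(R)^{**}$ is surjective.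
\end{theorem}

Section~\ref{sec:crit} proves the criterion and Theorem~\ref{thm:B}. Section~\ref{sec:plane} computes the ideal $p_\delta(D^{**})$ on the blown-up plane and reads off what a counterexample has to achieve. Sections~\ref{sec:surface}--\ref{sec:residue} prove Theorem~\ref{thm:A}. Section~\ref{sec:grading}, which depends only on Section~\ref{sec:crit}, proves Theorem~\ref{thm:C}.

\section{Derivations and the Auslander module}\label{sec:crit}

\subsection*{Conventions and standard facts}

Let $K=\operatorname{Frac}R$, $D=D_k(R)$, and $U=\operatorname{Spec}R\setminus\{\mathfrak m\}$; the points of $U$ are the zero ideal and the primes $\mathfrak P$ of height one, and each $R_{\mathfrak P}$ is a discrete valuation ring with valuation $v_{\mathfrak P}$. ``Finite module'' means finitely generated module.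

\emph{The universal property of $D$.} Let $d:R\to D$ send the class of $F\in P$ to $\sum_i(\partial F/\partial x_i)\,dx_i$. A $k$-derivation $\delta$ of $R$ into a finite module $M$ satisfies $\delta(\mathfrak m^{n+1})\subset\mathfrak m^nM$ by the Leibniz rule, so it is continuous. The formula $\delta(F)=\sum_i(\partial F/\partial x_i)\,\delta(x_i)$ holds for polynomials, hence for all $F$, because $\bigcap_n\mathfrak m^nM=0$. Therefore $\operatorname{Der}_k(R,M)=\operatorname{Hom}_R(D,M)$ for every finite $M$. In particular $\operatorname{Hom}_R(D^{**},R)=\operatorname{Hom}_R(D,R)=\operatorname{Der}_k(R)$. For $\delta\in\operatorname{Der}_k(R)$ we write $p_\delta:D^{**}\to R$ for the linear map with $p_\delta\circ d=\delta$.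

\emph{Reflexive modules.} Since $R$ is normal of dimension two, the following are equivalent for a finite module $M\ne0$: $M$ is reflexive; $\operatorname{depth}M=2$; $M$ is torsion-free and $M=\bigcap_{\mathfrak P}M_{\mathfrak P}$ inside $M\otimes K$; the map $M\to\Gamma(U,\widetilde M)$ is bijective. Duals are reflexive. If $M_{\mathfrak P}$ is free for all $\mathfrak P$, then $M$ and $M^{**}$ agree on $U$, so $M^{**}=\Gamma(U,\widetilde M)=\bigcap_{\mathfrak P}M_{\mathfrak P}$.

\emph{The canonical module.} If $s,t$ is a system of parameters of $R$, then $T=k[[s,t]]$ is a power series ring contained in $R$, the ring $R$ is finite over $T$, and $\omega_R\simeq\operatorname{Hom}_T(R,T)$. The module $\omega_R$ has depth two, and $H^1(U,\widetilde\omega_R)=H^2_{\mathfrak m}(\omega_R)$ is an injective hull of $k$; in particular its socle (the submodule killed by $\mathfrak m$) is one-dimensional.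

\subsection*{Differentials relative to a system of parameters}

To compare $D$ with $\omega_R$ we fix a system of parameters $s,t$, put $T=k[[s,t]]$ and $K_T=\operatorname{Frac}T$, and measure how far $ds,dt$ are from generating $D$. The answer is the different. Let $\operatorname{Tr}=\operatorname{Tr}_{K/K_T}$ and
\[
\mathfrak D^{-1}=\{y\in K:\operatorname{Tr}(yR)\subset T\}\supseteq R .
\]
For a height-one prime $\mathfrak P$ let $\mathfrak D^{-1}_{\mathfrak P}$ be the localization of $\mathfrak D^{-1}$, and let $\mathfrak D_{\mathfrak P}\subseteq R_{\mathfrak P}$ be the inverse fractional ideal.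

\begin{lemma}\label{lem:sop}
\begin{enumerate}
\item[(i)] The sequence $0\to R\,ds\oplus R\,dt\to D\to\Omega_{R/T}\to0$ is exact.
\item[(ii)] $(\Omega_{R/T})_{\mathfrak P}\simeq R_{\mathfrak P}/\mathfrak D_{\mathfrak P}$ for every height-one prime $\mathfrak P$.
\item[(iii)] $\mathfrak D^{-1}\simeq\omega_R$ and $\mathfrak D^{-1}=\bigcap_{\mathfrak P}\mathfrak D_{\mathfrak P}^{-1}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) A $k$-derivation of $R$ into a finite module that kills $s$ and $t$ kills $k[s,t]$, hence $T$ by continuity, so it is $T$-linear. Thus the finite modules $D/(ds,dt)$ and $\Omega_{R/T}$ represent the same functor on finite modules and are isomorphic. For injectivity on the left, extend $\partial_s,\partial_t$ to $K$, which is possible because $K/K_T$ is finite and separable. Write $R=\sum_jTr_j$ and let $0\ne c\in R$ be a common denominator of the elements $\partial_s(r_j),\partial_t(r_j)$. Then $c\partial_s$ and $c\partial_t$ map $R$ to $R$, and the corresponding linear maps $D\to R$ send $(ds,dt)$ to $(c,0)$ and $(0,c)$. So $ds,dt$ are linearly independent.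

(ii) The prime $\mathfrak p=\mathfrak P\cap T$ has height one, $R_{\mathfrak p}=R\otimes_TT_{\mathfrak p}$ is the integral closure of the discrete valuation ring $T_{\mathfrak p}$ in $K$, and $(\mathfrak D^{-1})_{\mathfrak p}$ is its inverse different. We have $R\otimes_T\widehat T_{\mathfrak p}=\prod_{\mathfrak P'}\widehat R_{\mathfrak P'}$, the product over the primes above $\mathfrak p$, so base change gives $\Omega_{R/T}\otimes_R\widehat R_{\mathfrak P}=\Omega_{\widehat R_{\mathfrak P}/\widehat T_{\mathfrak p}}$. The different of $\widehat R_{\mathfrak P}$ over $\widehat T_{\mathfrak p}$ is $\mathfrak D_{\mathfrak P}\widehat R_{\mathfrak P}$ \cite[III \S4, Prop.~10]{Serre}. The residue fields have characteristic $0$, so $\widehat R_{\mathfrak P}=\widehat T_{\mathfrak p}[y]$ for some $y$ with minimal polynomial $q$ \cite[III \S6, Prop.~12]{Serre}, and the different is $(q'(y))$ \cite[III \S6, Cor.~2 of Lemma~2]{Serre}. Hence $\Omega_{R/T}\otimes\widehat R_{\mathfrak P}\simeq\widehat R_{\mathfrak P}/(q'(y))=\widehat R_{\mathfrak P}/\mathfrak D_{\mathfrak P}\widehat R_{\mathfrak P}$.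 The module $(\Omega_{R/T})_{\mathfrak P}$ is finite and torsion over $R_{\mathfrak P}$, so it has finite length and is unchanged by completion.

(iii) The trace form of the separable extension $K/K_T$ is nondegenerate, so $y\mapsto\operatorname{Tr}(y\,\cdot)$ identifies $K$ with $\operatorname{Hom}_{K_T}(K,K_T)$ and $\mathfrak D^{-1}$ with $\operatorname{Hom}_T(R,T)\simeq\omega_R$. This module is reflexive, so it is the intersection of its localizations.
\end{proof}

\begin{proposition}\label{prop:D}
\begin{enumerate}
\item[(a)] $D_{\mathfrak P}$ is free of rank two for every height-one prime $\mathfrak P$. Hence $\widetilde D|_U$ is locally free of rank two and $D^{**}=\Gamma(U,\widetilde D)=\bigcap_{\mathfrak P}D_{\mathfrak P}$.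
\item[(b)] $D^{**}\subset\mathfrak D^{-1}ds\oplus\mathfrak D^{-1}dt$ inside $D\otimes K$.
\item[(c)] $\Gamma(U,\wedge^2\widetilde D)\simeq\omega_R$, and $\wedge^2\widetilde D|_U\simeq\widetilde\omega_R|_U$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) We choose a system of parameters adapted to $\mathfrak P$. Take $s'\in\mathfrak P$ with $v_{\mathfrak P}(s')=1$ and $t'\in\mathfrak m$ outside the minimal primes of $s'R$, and put $T'=k[[s',t']]$. The height-one prime $\mathfrak P\cap T'$ contains $s'$, so it equals $(s')$. Since $\mathfrak PR_{\mathfrak P}=s'R_{\mathfrak P}$, the module $(\Omega_{R/T'})_{\mathfrak P}$ reduces modulo $\mathfrak P$ to the module of differentials of the residue field extension, which is finite and separable. So the reduction vanishes, and $(\Omega_{R/T'})_{\mathfrak P}=0$ by Nakayama's lemma. By Lemma~\ref{lem:sop}(i) for $T'$, the module $D_{\mathfrak P}$ is free on $ds',dt'$.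

(b) By Lemma~\ref{lem:sop}(i) and (ii), $\mathfrak D_{\mathfrak P}D_{\mathfrak P}\subset R_{\mathfrak P}\,ds+R_{\mathfrak P}\,dt$, that is, $D_{\mathfrak P}\subset\mathfrak D^{-1}_{\mathfrak P}ds\oplus\mathfrak D^{-1}_{\mathfrak P}dt$. Intersect over all $\mathfrak P$ and use Lemma~\ref{lem:sop}(iii).

(c) The free module $R_{\mathfrak P}\,ds\oplus R_{\mathfrak P}\,dt$ has quotient $R_{\mathfrak P}/\mathfrak D_{\mathfrak P}$ in the free module $D_{\mathfrak P}$. By elementary divisors, $R_{\mathfrak P}\,ds\wedge dt=\mathfrak D_{\mathfrak P}\wedge^2D_{\mathfrak P}$, so $\wedge^2D_{\mathfrak P}=\mathfrak D_{\mathfrak P}^{-1}\,ds\wedge dt$. Thus $\wedge^2\widetilde D$ and the sheaf of $\mathfrak D^{-1}\,ds\wedge dt\simeq\omega_R$ have the same stalks on $U$, and both statements follow from Lemma~\ref{lem:sop}(iii).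
\end{proof}

\begin{proposition}\label{prop:crit}
Let $p:D^{**}\to R$ be linear.
\begin{enumerate}
\item[(a)] If $p_{\mathfrak P}$ is surjective for all height-one primes $\mathfrak P$, then $\ker p\simeq\omega_R$.
\item[(b)] If $p(D^{**})=R$, then $D^{**}\simeq R\oplus\omega_R$.
\item[(c)] If $p(D^{**})=\mathfrak m$, then $D^{**}\simeq A$. Conversely, if $D^{**}\simeq A$, then some linear map $D^{**}\to R$ has image $\mathfrak m$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Let $M=\ker p$. On $U$ the sequence $0\to\widetilde M\to\widetilde D\to\mathcal O_U\to0$ is exact with locally free terms, so taking determinants gives $\widetilde M|_U\simeq\wedge^2\widetilde D|_U$. The module $D^{**}$ has depth two and $D^{**}/M\subseteq R$ has depth at least one, so $M$ has depth two. Hence $M=\Gamma(U,\widetilde M)\simeq\omega_R$ by Proposition~\ref{prop:D}(c).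

(b) A surjection onto $R$ splits; apply (a).

(c) By (a) there is an exact sequence $0\to\omega_R\to D^{**}\to\mathfrak m\to0$. It does not split, because $\operatorname{depth}D^{**}=2$ and $\operatorname{depth}\mathfrak m=1$. Splicing with $0\to\mathfrak m\to R\to k\to0$ is the isomorphism $\operatorname{Ext}^1_R(\mathfrak m,\omega_R)\cong\operatorname{Ext}^2_R(k,\omega_R)\cong k$. So our sequence and the sequence $0\to\omega_R\to A\to\mathfrak m\to0$ cut out of \eqref{eq:fund} have nonzero classes in a one-dimensional space. The classes differ by a unit, and therefore the middle terms are isomorphic. The converse holds because $A\to R$ in \eqref{eq:fund} has image $\mathfrak m$.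
\end{proof}

\subsection*{The Euler derivation}

For the Euler derivation the inclusion $p(D^{**})\supseteq\mathfrak m$ is immediate. The point to prove is that the additional forms in $D^{**}$ do not make $p$ surjective, and for this the bound of Proposition~\ref{prop:D}(b) and a trace suffice.

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $R=P/I$ with $I$ generated by polynomials that are homogeneous for weights $w_i>0$. The derivation $\sum_iw_ix_i\partial_{x_i}$ of $P$ multiplies each generator by its degree, so it preserves $I$ and induces the Euler derivation $\epsilon$ of $R$. Put $p=p_\epsilon$. As $p(dx_i)=w_ix_i$ and $w_i\neq0$ in $k$, we have $p(D^{**})\supseteq\mathfrak m$.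

Suppose $p(\eta)=1$ for some $\eta\in D^{**}$. Let $w$ be the least common multiple of the $w_i$, and let $V\subset R$ be the $k$-span of the elements $x_i^{w/w_i}$. Then $\epsilon$ acts on $V$ as multiplication by $w$, and $V$ generates an $\mathfrak m$-primary ideal. Take $0\ne s\in V$. No minimal prime of $sR$ contains $V$, and $V$ is not a finite union of proper subspaces because $k$ is infinite; so some $t\in V$ avoids these primes, and $s,t$ is a system of parameters. By Proposition~\ref{prop:D}(b), $\eta=a_1\,ds+a_2\,dt$ with $a_1,a_2\in\mathfrak D^{-1}$, and $\operatorname{Tr}a_1,\operatorname{Tr}a_2\in T$. Taking traces in $1=p(\eta)=w(sa_1+ta_2)$ gives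
\[
[K:K_T]=w\,(s\operatorname{Tr}a_1+t\operatorname{Tr}a_2)\in(s,t)T,
\]
which is absurd in characteristic $0$. So $p(D^{**})=\mathfrak m$, and Proposition~\ref{prop:crit}(c) applies.
\end{proof}

\section{The obstruction class on the blown-up plane}\label{sec:plane}

This section explains the construction; the proofs in later sections do not depend on it.

Let $\delta$ be a derivation of $R$ such that $p_\delta$ is surjective at all height-one primes, that is, a vector field without zeros on $U$. The exact sequence $0\to\wedge^2\widetilde D\to\widetilde D\to\mathcal O_U\to0$ on $U$ has an $R$-linear connecting map $R\to H^1(U,\wedge^2\widetilde D)\cong H^2_{\mathfrak m}(\omega_R)$. If $c_\delta$ is the image of $1$, then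
\[
p_\delta(D^{**})=\operatorname{Ann}_R(c_\delta).
\]
So $p_\delta(D^{**})=\mathfrak m$ exactly when $c_\delta$ is a nonzero element of the socle. We want such a $\delta$ that is nilpotent on $\mathfrak m/\mathfrak m^2$. The class $c_\delta$ is best computed on a resolution, and the method is already visible for $R=k[[x,b]]$ and the blow-up of the origin.

The completion of the blow-up along the exceptional curve $C=\mathbb P^1$ has two charts, $S_1=k[v][[x]]$ with $b=vx$ and $S_0=k[z][[b]]$ with $x=zb$, glued by $z=v^{-1}$ over $S_{01}=k[v^{\pm1}][[x]]$. Consider $2$-forms with poles along $C$, and let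
\[
\mathcal M=S_{01}[x^{-1}]\,dx\wedge dv\,\big/\big(S_1[x^{-1}]\,dx\wedge dv+S_0[b^{-1}]\,db\wedge dz\big).
\]
The first chart contributes the monomials $x^iv^j\,dx\wedge dv$ with $j\ge0$. Since $db\wedge dz=-v^{-1}dx\wedge dv$, we have $b^iz^l\,db\wedge dz=-x^iv^{i-l-1}dx\wedge dv$, so the second chart contributes those with $j\le i-1$. Hence $\mathcal M$ has the basis $x^iv^j\,dx\wedge dv$, $i\le j\le-1$. Since $dx\wedge db=x\,dx\wedge dv$, these are the forms $x^{-m}b^{-n}dx\wedge db$ with $m,n\ge1$: the module $\mathcal M$ is the injective hull of $k$ in its familiar shape. Its socle is spanned by $(xb)^{-1}dx\wedge db=x^{-1}v^{-1}dx\wedge dv$, and the coefficient of this monomial is an iterated residue, first along $C$ and then at the point $v=0$.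

Given $\delta$, choose in each chart a $1$-form $\eta_j$ with poles along $C$ whose contraction with $\delta$ is $1$. The forms $\eta_0,\eta_1$ are local preimages of $1$, and their difference $\eta_1-\eta_0$ is the contraction of $\eta_0\wedge\eta_1$ with $\delta$. So the class $[\eta_0\wedge\eta_1]\in\mathcal M$ plays the role of $c_\delta$; the proof of Lemma~\ref{lem:ann} shows that its annihilator is $p_\delta(D)$.

\begin{example}[the Euler field]\label{ex:euler}
Let $\epsilon=x\partial_x+b\partial_b$. Take $\eta_1=dx/x$ and $\eta_0=db/b$. Then $\eta_0\wedge\eta_1=-(xb)^{-1}dx\wedge db$ generates the socle, in agreement with $p_\epsilon(D)=(x,b)$.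
\end{example}

The Euler field vanishes to order one along $C$ and acts on the conormal bundle $\mathcal L=\mathcal I/\mathcal I^2$ of $C$ by the scalar $1$. A nilpotent replacement should act on $\mathcal L$ by zero, so we look at fields $\theta$ that vanish to order exactly two along $C$ and nowhere else. Such a field induces an $\mathcal O_C$-linear map $\mathcal I/\mathcal I^2\to\mathcal I^2/\mathcal I^3$, that is, a section of $\mathcal L$. This bundle has positive degree, so the section has a zero, and there the nonvanishing field $\theta/x^2$ is tangent to $C$. The next example has one simple tangency.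

\begin{example}[a field of order two]\label{ex:theta}
Let $\theta=2bx\,\partial_x+(2b^2+x^3)\,\partial_b$. In the first chart $\theta(x)=2vx^2$ and $\theta(v)=(x\theta(b)-b\theta(x))/x^2=x^2$; in the second chart $\theta(b)=b^2(2+z^3b)$. The function $u=v^2-x$ is a first integral. Its level curves, the \emph{leaves}, meet $C=\{x=0\}$ transversally at $v=\pm\sqrt u$, except for the leaf $u=0$, which is tangent to $C$ at $v=0$. Take $\eta_1=x^{-2}dv$ and $\eta_0=db/\theta(b)$. As $\theta(b)=x^2(2v^2+x)$ and $db\wedge dv=v\,dx\wedge dv$,
\[
\eta_0\wedge\eta_1=\frac{v\,dx\wedge dv}{x^4(2v^2+x)}=\frac12\sum_{l\ge0}\Big(-\frac12\Big)^lx^{l-4}v^{-1-2l}\,dx\wedge dv .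
\]
Only the terms $l=0,1$ satisfy $i\le j\le-1$, so the class is $\big(\tfrac12x^{-4}b^{-1}-\tfrac14x^{-1}b^{-3}\big)dx\wedge db$. It is killed by $bx$ and by $2b^2+x^3$, the generators of $p_\theta(D)$, but not by $x$ or $b$, and its iterated residue is $0$.
\end{example}

So $\theta$ fails on the plane for two reasons, and the construction repairs both while keeping $\theta$.

First, $\eta_0\wedge\eta_1$ has a pole of order four along $C$, while the plane has functions such as $x$ and $b$ that vanish only to order one. If every element of $\mathfrak m$ vanished to order four along $C$, then $\mathfrak m$ would multiply $\eta_0\wedge\eta_1$ into regular forms, and these have trivial class. A section of $\mathcal L^n$ can be prevented from extending to a function only by an obstruction in some $H^1(C,\mathcal L^{j})$ with $j>n$, and these groups vanish on $\mathbb P^1$. We therefore pass to a double cover on which $C$ has large genus, branched along leaves so that $\theta$ lifts, and we change the gluing of the two charts. The new gluing must commute with $\theta$, so we take the flow $\exp(h\theta)$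 of $\theta$ for a time $h$ that is constant on leaves.

Second, once the class lies in the socle it must be nonzero. The residue decides this, and the parameter $\beta$, a term in $h$, is there to change the residue.

\section{The formal surface}\label{sec:surface}

Fix $g$, $f$, $\beta$ as in Theorem~\ref{thm:A}, and let $u_1,\dots,u_{g+1}$ be the roots of $f$.

\subsection*{The charts and the curve}

Put
\[
B_1=k[v,x,Y]/\big(Y^2-f(v^2-x)\big),\qquad B_0=k[z,b,Y']\Big/\Big(Y'^2-\prod_{i=1}^{g+1}(1-z^3b-u_iz^2)\Big).
\]
We identify $B_1[v^{-1}]$ with $B_0[z^{-1}]$ by $z=v^{-1}$, $b=vx$, $Y'=Yv^{-(g+1)}$; then $x=zb$, and the equations correspond because $v^2-x-u_i=v^2(1-z^3b-u_iz^2)$. This is the double cover of the blown-up plane branched along the leaves $u=u_i$.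

The curves $C_1=\{x=0\}\subset\operatorname{Spec}B_1$ and $C_0=\{b=0\}\subset\operatorname{Spec}B_0$ glue to the projective curve $C:Y^2=f(v^2)$. The roots $u_i$ are distinct and nonzero, so $f(v^2)$ has $2g+2$ simple roots; at $z=0$ we have $Y'=\pm1$. Hence $C$ is a smooth connected hyperelliptic curve of genus $g$, with $C_1=\{v\ne\infty\}$ and $C_0=\{v\neq0\}$. Let $C_{01}=C_0\cap C_1$, let $E_0,E_1,E_{01}$ be the coordinate rings of these open sets, and let $\{p_+,p_-\}=C\setminus C_0$ be the two points with $v=0$. As $f(0)\ne0$, we have $Y(p_\pm)\neq0$, $Y(p_-)=-Y(p_+)$, and $v$ is a local parameter at $p_\pm$.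

Let $S_1$, $S_0$, $S_{01}$ be the completions of $B_1$, $B_0$, $B_1[v^{-1}]$ with respect to $x$, $b$, $x$. We write $\ell$ for $x$ on $S_1$ and $S_{01}$ and for $b$ on $S_0$. It is a nonzerodivisor with regular quotient $E_\bullet$, so the surfaces $\operatorname{Spec}B_\bullet$ are regular, hence smooth over $k$, at the points of $C$. The graded pieces $\ell^nS_\bullet/\ell^{n+1}S_\bullet$ are free of rank one over $E_\bullet$, and $E_0,E_1\subset E_{01}$; therefore $S_0$ and $S_1$ are subrings of $S_{01}$, with $S_1\cap x^nS_{01}=x^nS_1$ and $S_0\cap x^nS_{01}=b^nS_0$.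

\subsection*{The derivation and its leaf coordinate}

Define a derivation of $B_1$ by
\[
\theta(v)=x^2,\qquad\theta(x)=2vx^2,\qquad\theta(Y)=0 .
\]
It is well defined because $\theta(v^2-x)=0$. In the other coordinates,
\[
\theta(z)=-v^{-2}x^2=-z^4b^2,\qquad\theta(b)=x^3+2v^2x^2=b^2(2+z^3b),\qquad\theta(Y')=-(g+1)z^3b^2Y',
\]
so $\theta$ preserves $B_0$. It extends by continuity to the completions, and $\theta(S_\bullet)\subset\ell^2S_\bullet$. Moreover
\begin{equation}\label{eq:raise}
\theta(\ell^nS_\bullet)\subset\ell^{n+1}S_\bullet\quad(n\in\mathbb Z),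
\end{equation}
since $\theta(\ell^na)=n\ell^{n-1}\theta(\ell)a+\ell^n\theta(a)$.

We need a supply of first integrals on the overlap. Away from $p_\pm$ the leaves are transverse to $C$, so every function on $C_{01}$ should extend to a function that is constant on leaves. It is enough to extend $v$, and the extension is the square root of $u=v^2-x$ that restricts to $v$. In $S_{01}$ let
\[
\sigma=v\,(1-x/v^2)^{1/2}
\]
(binomial series). Then $\sigma$ is a unit, $\sigma^2=v^2-x$, and $\theta(\sigma)=0$ because $2\sigma\theta(\sigma)=0$. Since $Y^2=f(\sigma^2)$, the assignment $v\mapsto\sigma$, $Y\mapsto Y$ defines a ring homomorphism $\lambda:E_{01}\to S_{01}$ that splits reduction modulo $x$, and $\theta\circ\lambda=0$. Consequently $S_{01}=E_{01}[[x]]$ via $\lambda$, and in these terms $\theta=2vx^2\partial_x$ with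
\[
v=\sigma\,(1+x/\sigma^2)^{1/2};
\]
indeed both sides have square $\sigma^2+x$ and their sum is a unit. As $x/v^2=z^3b$, the elements $\lambda(z)=z(1-z^3b)^{-1/2}$ and $\lambda(Y')=Y'(1-z^3b)^{-(g+1)/2}$ lie in $S_0$. Hence $\lambda(E_0)\subset S_0$ and $S_0=E_0[[b]]$ via $\lambda$. In contrast, $\lambda$ does not map $E_1$ into $S_1$: already $\sigma=v-\frac12xv^{-1}-\cdots$ is not in $S_1$. This reflects the tangency at $p_\pm$.

\subsection*{The gluing}

Let
\[
\bar h=Yv^{-5}+\beta v^3\in E_{01},\qquad h=\lambda(\bar h)=Y\sigma^{-5}+\beta\sigma^3,\qquad\Phi=\exp(h\theta):S_{01}\to S_{01}.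
\]
The exponents $-5$ and $3$ are explained in Remarks~\ref{rem:g} and~\ref{rem:beta}. The series converges by \eqref{eq:raise}, and $\Phi$ is a $k$-algebra automorphism because $h\theta$ is a derivation. It is the identity on $\lambda(E_{01})$, on $S_{01}/x^2S_{01}$, and on each $x^nS_{01}/x^{n+1}S_{01}$. It commutes with $\theta$ because $\theta(h)=0$.

Let $\mathfrak X$ be the Noetherian formal scheme obtained by gluing $\operatorname{Spf}S_0$ and $\operatorname{Spf}S_1$ along their open subschemes $\operatorname{Spf}S_{01}$ by means of $\Phi$. Its underlying space is that of $C$, and a global function is a pair $(F_0,F_1)\in S_0\times S_1$ with $F_0=\Phi(F_1)$ in $S_{01}$. Since $\theta$ commutes with $\Phi$, it is a derivation of $\mathcal O_{\mathfrak X}$. Let $\mathcal I\subset\mathcal O_{\mathfrak X}$ be the invertible ideal of $C$, generated by $x$ on $C_1$ and by $b$ on $C_0$. For a locally free sheaf $\mathcal F$ and $n\in\mathbb Z$ we put $\mathcal F(nC)=\mathcal F\otimes\mathcal I^{-n}$.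

As $\Phi$ acts trivially on the graded pieces, $\mathcal I^n/\mathcal I^{n+1}=\mathcal L^n$, where $\mathcal L$ is the line bundle on $C$ generated by $x$ on $C_1$ and by $b=vx$ on $C_0$. Thus $\mathcal L=v^*\mathcal O_{\mathbb P^1}(1)$ has degree $2$, and $\mathcal O_{\mathfrak X}(C)|_C=\mathcal L^{-1}$ is the normal bundle.

\subsection*{Cohomology}

Writing a section of $\mathcal L^n$ as $\varphi x^n$, we have $H^0(C,\mathcal L^n)=E_1\cap v^nE_0$ and $H^1(C,\mathcal L^n)=E_{01}/(E_1+v^nE_0)$. The ring $E_{01}$ has the $k$-basis $v^i,Yv^i$ $(i\in\mathbb Z)$. The subring $E_1$ is spanned by those with $i\ge0$, and $v^nE_0$ by the $v^i$ with $i\le n$ and the $Yv^i$ with $i\le n-g-1$. Hence for $n\ge0$ there are bases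
\begin{equation}\label{eq:coh}
\begin{aligned}
H^0(C,\mathcal L^n)&:\quad v^i\ (0\le i\le n),\quad Yv^i\ (0\le i\le n-g-1),\\
H^1(C,\mathcal L^n)&:\quad Yv^i\ (n-g\le i\le-1).
\end{aligned}
\end{equation}
In particular $H^1(C,\mathcal L^n)=0$ for $n\ge g$. Vanishing on $C$ passes to $\mathfrak X$ by successive approximation.

\begin{lemma}\label{lem:approx}
Let $\mathcal F$ be a locally free sheaf of finite rank on $\mathfrak X$, and let $n\ge0$ be such that $H^1(C,\mathcal I^j\mathcal F/\mathcal I^{j+1}\mathcal F)=0$ for all $j\ge n$. Then
\begin{enumerate}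
\item[(a)] every section of $\mathcal I^n\mathcal F$ over $C_{01}$ is a sum of a section over $C_0$ and a section over $C_1$;
\item[(b)] $H^0(\mathfrak X,\mathcal F)\to H^0(\mathfrak X,\mathcal F/\mathcal I^n\mathcal F)$ is surjective.
\end{enumerate}
\end{lemma}

\begin{proof}
The modules $\mathcal F(C_\bullet)$ are finite over $S_\bullet$, hence $\ell$-adically complete, and $(\mathcal I^i\mathcal F/\mathcal I^j\mathcal F)(C_\bullet)=\ell^i\mathcal F(C_\bullet)/\ell^j\mathcal F(C_\bullet)$. For $j\geq n$, the hypothesis says that a section of $\mathcal I^j\mathcal F$ over $C_{01}$ is, modulo $\mathcal I^{j+1}\mathcal F(C_{01})$, a sum of sections of $\mathcal I^j\mathcal F$ over $C_0$ and $C_1$. Iterating from $j=n$ and summing the two convergent series gives (a). For (b), lift a given section over $C_0$ and over $C_1$; the lifts differ on $C_{01}$ by a section of $\mathcal I^n\mathcal F$, and (a) allows us to correct them so that they agree.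
\end{proof}

\section{The ring $R_\beta$ and its Zariski differentials}\label{sec:ring}

We define $R=R_\beta=H^0(\mathfrak X,\mathcal O_{\mathfrak X})$. A formal scheme supported on $C$ has no complement of $C$, whereas $D^{**}$ lives on the punctured spectrum $U$. To connect the two we realize $\mathfrak X$ as the completion of a scheme $X$ with $X\setminus C=U$.

\subsection*{Algebraization}

Let $T$ be a complete Noetherian local ring. We use the following facts.
\begin{enumerate}
\item[(E1)] If $\mathfrak Y\to\operatorname{Spf}T$ is adic with proper closed fiber, and $\mathfrak Y$ carries an invertible sheaf that is ample on the closed fiber, then $\mathfrak Y$ is the completion of a projective $T$-scheme along its closed fiber \cite[5.4.5]{EGA}.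
\item[(E2)] If $X$ is proper over $T$ with completion $\widehat X$, then $\mathcal F\mapsto\widehat{\mathcal F}$ is an exact equivalence between coherent sheaves on $X$ and on $\widehat X$ \cite[5.1.4]{EGA}.
\item[(E3)] In this situation $H^i(X,\mathcal F)$ is finite over $T$ and equals $H^i(\widehat X,\widehat{\mathcal F})$ \cite[4.1.7]{EGA}.
\item[(E4)] In this situation an invertible sheaf on $X$ that is ample on the closed fiber is ample over $T$ \cite[4.7.1]{EGA}.
\end{enumerate}

\begin{proposition}\label{prop:alg}
The ring $R$ is a two-dimensional integrally closed analytic $k$-algebra. There are a system of parameters $s,t$ of $R$ and a regular integral scheme $X$, projective over $T=k[[s,t]]$, containing $C$ as an effective Cartier divisor, such that $\mathfrak X$ is the completion of $X$ along $C$, $R=H^0(X,\mathcal O_X)$, and $X\to\operatorname{Spec}R$ induces an isomorphism $X\setminus C\cong U$.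
\end{proposition}

\begin{proof}
\emph{The base.} By \eqref{eq:coh} and Lemma~\ref{lem:approx}(b) with $\mathcal F=\mathcal I^g$ and $n=1$, the map $H^0(\mathfrak X,\mathcal I^g)\to H^0(C,\mathcal L^g)$ is onto. Lift the sections $x^g$ and $b^g$ to $s,t\in R$. They generate $\mathcal L^g$, the first on $C_1$ and the second on $C_0$, so $(s,t)\mathcal O_{\mathfrak X}=\mathcal I^g$ by Nakayama's lemma. Let $T=k[[s,t]]$ be, for the moment, a power series ring mapping to $R$. Then $\mathfrak X\to\operatorname{Spf}T$ is adic, with closed fiber $(C,\mathcal O_{\mathfrak X}/\mathcal I^g)$. Properness and ampleness can be tested on the reduced subscheme $C$, where $\mathcal I$ restricts to $\mathcal L$, of positive degree. By (E1), $\mathfrak X$ is the completion of a projective $T$-scheme $X$.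

\emph{The scheme $X$.} Let $\mathcal J\subset\mathcal O_X$ be the ideal with completion $\mathcal I$. The completion $\mathcal O_C$ of $\mathcal O_X/\mathcal J$ is killed by $s,t$, so by (E2) the closed subscheme defined by $\mathcal J$ lies in the closed fiber and equals $C$. The ideals $(s,t)\mathcal O_X$ and $\mathcal J^g$ have the same completion, so they are equal, and the closed fiber has support $C$. As $X$ is proper over the local ring $T$, every closed point of $X$ lies on $C$, and every nonempty closed subset of $X$ meets $C$. At a closed point, the completed local ring of $X$ is that of $\mathfrak X$, hence that of $\operatorname{Spec}B_0$ or $\operatorname{Spec}B_1$; it is regular of dimension two, and $\mathcal J$ becomes principal and nonzero in it. By faithful flatness of completion, $X$ is regular and $\mathcal J$ is invertible at all closed points, hence everywhere. So $C$ is an effective Cartier divisor, $\mathcal J=\mathcal O_X(-C)$, and $\mathcal J$ is ample over $T$ by (E4). Finally $X$ is connected, since both parts of a decomposition would meet the connected curve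 $C$. A regular connected Noetherian scheme is integral.

\emph{The ring.} By (E3), $R=H^0(X,\mathcal O_X)$ is finite over $T$, and it is a normal domain because $X$ is normal and integral. The map $T\to R$ is injective: if $0\neq G\in T$ has lowest form $G_d$ of degree $d$, then the image of $G$ lies in $H^0(\mathfrak X,\mathcal I^{gd})$ and its class in $H^0(C,\mathcal L^{gd})$ is $G_d(1,v^g)\,x^{gd}\neq0$. So $\dim R=2$. A domain that is finite over the complete local ring $T$ is complete and local, its residue field is finite over $k$ and hence equal to $k$, and $(s,t)R$ is $\mathfrak m$-primary. Sending variables to generators of $\mathfrak m$ presents $R$ as a quotient of a power series ring over $k$.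

\emph{The complement of $C$.} As $(s,t)\mathcal O_X=\mathcal O_X(-gC)$, the open set $X\setminus C$ is the preimage of $W=\operatorname{Spec}T\setminus\{(s,t)\}$, so it is proper over $W$. On it the relatively ample sheaf $\mathcal O_X(-C)$ is trivial. An ample sheaf has positive degree on every proper curve, so the fibers contain no curves and are finite. A proper morphism with finite fibers is finite, so $X\setminus C$ is the relative spectrum over $W$ of the direct image of its structure sheaf. This direct image is $\widetilde R|_W$, and $\operatorname{Spec}R\times_{\operatorname{Spec}T}W=U$.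
\end{proof}

\subsection*{Differential forms on $\mathfrak X$}

Put $\widehat\Omega_{S_\bullet}=\Omega_{B_\bullet/k}\otimes_{B_\bullet}S_\bullet$, where $B_{01}=B_1[v^{-1}]$. This module is projective of rank two, because every maximal ideal of $S_\bullet$ lies over a point of $C$, where $B_\bullet$ is smooth. A $k$-derivation $\delta$ of $S_\bullet$ into a finite module $M$ satisfies $\delta(\ell^nS_\bullet)\subset\ell^{n-1}M$, so it is continuous and determined by its restriction to $B_\bullet$. Conversely, $M$ is $\ell$-adically complete, so every derivation $B_\bullet\to M$ extends to $S_\bullet$. Hence $d:S_\bullet\to\widehat\Omega_{S_\bullet}$ is universal for $k$-derivations into finite modules. The same holds for the completions of the localizations $B_\bullet[a^{-1}]$, which are the rings of functions on the principal open subsets of $\operatorname{Spf}S_\bullet$. By universality, $\Phi$ extends to a semilinear automorphism of $\widehat\Omega_{S_{01}}$ with $\Phi(da)=d\Phi(a)$, and the modules glue to a locally free sheaf $\widehat\Omega$ of rank two with a derivation $d:\mathcal O_{\mathfrak X}\to\widehat\Omega$.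 We write $\widehat\Omega^2=\wedge^2\widehat\Omega$. The conormal sequences of the two charts glue to
\begin{equation}\label{eq:conormal}
0\to\mathcal L\to\widehat\Omega|_C\to\Omega_C\to0 .
\end{equation}
Let $\mathcal E$ be the coherent sheaf on $X$ with completion $\widehat\Omega$. It is locally free of rank two, as one checks after completion at the closed points.

\begin{proposition}\label{prop:zar}
There is an isomorphism $\widetilde D|_U\cong\mathcal E|_U$ compatible with $d$ on $R$. Consequently
\begin{equation}\label{eq:zar}
D^{**}=\Gamma(U,\mathcal E)=\bigcup_nH^0(X,\mathcal E(nC))=\bigcup_nH^0(\mathfrak X,\widehat\Omega(nC)),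
\end{equation}
so an element of $D^{**}$ is a pair $(\zeta_0,\zeta_1)\in\widehat\Omega_{S_0}[b^{-1}]\times\widehat\Omega_{S_1}[x^{-1}]$ with $\zeta_0=\Phi\zeta_1$.
\end{proposition}

\begin{proof}
The derivation $d:R\to H^0(\mathfrak X,\widehat\Omega)=H^0(X,\mathcal E)$ has values in a finite $R$-module, so it induces a map $D\otimes_R\mathcal O_X\to\mathcal E$. Both sides are locally free of rank two on $U$ by Proposition~\ref{prop:D}(a), so it suffices to show that the map is surjective on $U$. The difficulty is that $\mathcal E$ is known only through its completion along $C$. We therefore identify the quotient $\mathcal E/(ds,dt)$ with a sheaf that is known on all of $X$, namely $\Omega_{X/T}$.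

Let $V\subset C$ be an open set that is principal in $C_0$ or $C_1$ and also of the form $C\cap\operatorname{Spec}B'$ for an affine open $\operatorname{Spec}B'\subset X$. Such sets form a basis: near any point there are arbitrarily small open sets that are principal in two given affine neighborhoods. The ring $S'=\mathcal O_{\mathfrak X}(V)$ is the completion of $B'$. A $k$-derivation of $S'$ into a finite module that kills $s,t$ kills $T$ by continuity, so $\widehat\Omega(V)/(ds,dt)$ is universal for $T$-derivations of $S'$ into finite modules. The finite module $\Omega_{B'/T}\otimes_{B'}S'$ has the same universal property, since such derivations are continuous and extend uniquely from $B'$ to $S'$. So the two modules are canonically isomorphic, compatibly with $d$ and with restriction. This gives an isomorphism between $\widehat\Omega/(ds,dt)$ and the completion of $\Omega_{X/T}$, hence by (E2) an isomorphism $\mathcal E/(ds,dt)\simeq\Omega_{X/T}$, and by (E3) it sends $dr$ to $dr$ for $r\in R$.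

On $U$ we have $\Omega_{X/T}|_U=\widetilde\Omega_{R/T}|_U$, which is generated by the $dr$ with $r\in R$. So $\mathcal E|_U$ is generated by $ds$, $dt$ and the $dr$, all of which come from $D$. This proves the first statement. In \eqref{eq:zar} the first equality is Proposition~\ref{prop:D}(a), the second holds because $U$ is the complement of the Cartier divisor $C$, and the third is (E3).
\end{proof}

Contraction with $\theta$ is the linear map $i_\theta:\widehat\Omega_{S_\bullet}\to S_\bullet$ with $i_\theta(da)=\theta(a)$. It commutes with $\Phi$, because $i_\theta\Phi$ and $\Phi i_\theta$ are semilinear and agree on the generators $da$. So it defines an $\mathcal O_{\mathfrak X}$-linear map $\widehat\Omega\to\mathcal O_{\mathfrak X}$, by (E2) a map $\mathcal E\to\mathcal O_X$, and finally an $R$-linear map $D^{**}=\Gamma(U,\mathcal E)\to\Gamma(U,\mathcal O_U)=R$ whose composite with $d$ is $\theta|_R$. This map is therefore $p_\theta$, and $p_\theta(\zeta_0,\zeta_1)=(i_\theta\zeta_0,i_\theta\zeta_1)$.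

\section{Functions vanish to order four and derivations are nilpotent}\label{sec:nilp}

We write $H^0(\mathcal F)$ for $H^0(\mathfrak X,\mathcal F)$. Restriction to $C$ is a surjective ring homomorphism $R\to H^0(C,\mathcal O_C)=k$ with kernel $H^0(\mathcal I)$, so $\mathfrak m=H^0(\mathcal I)$. The term $Yv^{-5}$ in $\bar h$ makes the following true.

\begin{proposition}\label{prop:four}
$\mathfrak m=H^0(\mathcal I^4)$.
\end{proposition}

\begin{proof}
Suppose that $F=(F_0,F_1)\in R$ vanishes to order exactly $n\in\{1,2,3\}$ along $C$. As $n\le g$, formula \eqref{eq:coh} shows that its class in $H^0(C,\mathcal L^n)$ is $\varphi x^n$ with $0\neq\varphi=\sum_{i=0}^n\varphi_iv^i$, $\varphi_i\in k$. We compute the obstruction to extending this class to the next order. The polynomial $G=\sum_i\varphi_ix^{n-i}b^i=\varphi x^n$ lies in $S_1$ (as $b=vx$) and in $S_0$ (as $x=zb$). Since $F_0=\Phi(F_1)\equiv F_1\equiv G$ modulo $x^{n+1}S_{01}$, we can write $F_1=G+r_1$ and $F_0=G+r_0$ with $r_1\in x^{n+1}S_1$ and $r_0\in b^{n+1}S_0$. From $\theta(x)=2bx$ and $\theta(b)=2b^2+x^3$ we get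
\[
\theta(x^{n-i}b^i)=2nb\,x^{n-i}b^i+i\,x^{n-i+3}b^{i-1},
\]
and the last term lies in $x^{n+2}S_{01}$. So $\theta(G)\equiv2nv\varphi\,x^{n+1}$ modulo $x^{n+2}S_{01}$. By \eqref{eq:raise}, $h\theta(r_1)$ and $(h\theta)^j(F_1)$ for $j\ge2$ lie in $x^{n+2}S_{01}$. Hence $r_0-r_1=\Phi(F_1)-F_1\equiv2nhv\varphi\,x^{n+1}$. Modulo $x^{n+2}$, the element $r_1$ lies in $E_1x^{n+1}$ and $r_0$ lies in $v^{n+1}E_0x^{n+1}$. Therefore
\[
v\bar h\varphi=\sum_{i=0}^n\varphi_i\,\big(Yv^{i-4}+\beta v^{i+4}\big)\in E_1+v^{n+1}E_0 .
\]
The terms $v^{i+4}$ lie in $E_1$. Since $n\le3$ and $g\ge8$, we have $n+1-g\le-4\le i-4\le-1$, so by \eqref{eq:coh} for $\mathcal L^{n+1}$ the elements $Yv^{i-4}$ are linearly independent modulo $E_1+v^{n+1}E_0$. Thus all $\varphi_i$ vanish, a contradiction.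
\end{proof}

\begin{remark}\label{rem:g}
With $Yv^{-a}$ in place of $Yv^{-5}$, the argument for $n=3$ needs $4-g\le i+1-a\le-1$ for $0\le i\le3$, that is, $a\ge5$ and $g\ge a+3$. This is the origin of the exponent $-5$ and of the bound $g\ge8$, which is not needed in this strength anywhere else. Without the regluing ($h=0$) the pair $(x,x)$ would be a global function of order one.
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:A}(1)]
Let $0\ne\delta\in\operatorname{Der}_k(R)$. We show that $\delta$ extends to $\mathfrak X$ and vanishes along $C$, that it then acts on $\mathcal L$ by a scalar, and that a nonzero scalar would remove the obstructions found in Proposition~\ref{prop:four}.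

\emph{Step 1: $\delta$ vanishes along $C$.} The module $\operatorname{Der}_k(R)=D^*$ is reflexive, so by Proposition~\ref{prop:zar} it equals $\Gamma(U,\mathcal E^*)=\bigcup_nH^0(X,\mathcal E^*(nC))$. Let $n\in\mathbb Z$ be minimal with $\delta\in H^0(X,\mathcal E^*(nC))$; it exists because $\delta\neq0$ has finite order in the discrete valuation ring of $X$ at the generic point of $C$. Then $\delta$ has nonzero image in $H^0(C,\mathcal E^*|_C\otimes\mathcal L^{-n})$. By the dual of \eqref{eq:conormal}, this bundle is an extension of $\mathcal L^{-n-1}$ by $\Omega_C^{-1}\otimes\mathcal L^{-n}$. For $n\ge0$ the degrees $-2n-2$ and $2-2g-2n$ are negative, so there is no nonzero section. Hence $n\le-1$, and $\delta$ is a linear map $\mathcal E\to\mathcal O_X(-C)$. Completing and composing with $d$, we obtain a derivation of $\mathcal O_{\mathfrak X}$ with values in $\mathcal I$ that restricts to $\delta$ on $R$; we call it $\delta$ again. In particular $\delta(R)\subset H^0(\mathcal I)=\mathfrak m$.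

\emph{Step 2: the scalar.} Locally $\delta(\ell)=c\ell$ for a function $c$, and $\delta(\ell^ja)=jc\,\ell^ja+\ell^j\delta(a)$ with $\ell^j\delta(a)\in\mathcal I^{j+1}$. So $\delta$ preserves each $\mathcal I^j$ and acts on $\mathcal I^j/\mathcal I^{j+1}$ as multiplication by $jc|_C$. For $j=1$ this is an $\mathcal O_C$-linear endomorphism of the line bundle $\mathcal L$, so $c|_C$ is a constant, again denoted $c\in k$.

\emph{Step 3: $c=0$.} Suppose $c\ne0$. The operator $\delta$ acts on the exact sequence of sheaves of $k$-vector spaces $0\to\mathcal I^2/\mathcal I^g\to\mathcal I/\mathcal I^g\to\mathcal I/\mathcal I^2\to0$, so it commutes with the connecting map $\partial:H^0(\mathcal I/\mathcal I^2)\to H^1(\mathcal I^2/\mathcal I^g)$. The product $\prod_{j=2}^{g-1}(\delta-jc)$ is zero on the sheaf $\mathcal I^2/\mathcal I^g$, hence on its $H^1$, and it acts on $H^0(\mathcal I/\mathcal I^2)$ as the scalar $\prod_{j=2}^{g-1}(1-j)c\neq0$. So $\partial=0$, and $H^0(\mathcal I/\mathcal I^g)\to H^0(C,\mathcal L)$ is onto. By Lemma~\ref{lem:approx}(b) with $\mathcal F=\mathcal I$ and $n=g-1$,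 the map $H^0(\mathcal I)\to H^0(\mathcal I/\mathcal I^g)$ is onto as well. But $H^0(\mathcal I)=H^0(\mathcal I^4)$ maps to zero in $H^0(C,\mathcal L)\ne0$, a contradiction.

\emph{Step 4: nilpotence.} As $c=0$, we have $\delta(\mathcal I^j)\subset\mathcal I^{j+1}$ for all $j$, so $\delta^j(\mathfrak m)\subset H^0(\mathcal I^{j+1})$. Chevalley's theorem states that in a complete Noetherian local ring a descending chain of ideals with zero intersection is eventually contained in any given power of the maximal ideal. It applies to the ideals $H^0(\mathcal I^j)$ and gives $\delta^j(\mathfrak m)\subset\mathfrak m^2$ for $j\gg0$.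

If $R$ were quasihomogeneous in some presentation, the classes of the variables would span $\mathfrak m/\mathfrak m^2\ne0$, and the Euler derivation would act there diagonalizably with positive eigenvalues. This is impossible.
\end{proof}

\section{The obstruction class of $\theta$ and its residue}\label{sec:residue}

\subsection*{The class}

As in Section~\ref{sec:plane}, let
\[
\mathcal M=\widehat\Omega^2_{S_{01}}[x^{-1}]\Big/\Big(\widehat\Omega^2_{S_0}[b^{-1}]+\Phi\,\widehat\Omega^2_{S_1}[x^{-1}]\Big).
\]
It is an $R$-module by $F\cdot[\omega]=[F_0\,\omega]$ for $F=(F_0,F_1)$; this is well defined because $F_0\,\Phi\omega_1=\Phi(F_1\omega_1)$. Extend $i_\theta$ to $2$-forms by $i_\theta(\eta\wedge\zeta)=i_\theta(\eta)\zeta-i_\theta(\zeta)\eta$. If $\eta$ is a $1$-form with $i_\theta\eta=1$, then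
\begin{equation}\label{eq:koszul}
\zeta=i_\theta(\eta\wedge\zeta)\ \text{ if } i_\theta\zeta=0,\qquad\text{and}\qquad\omega=\eta\wedge i_\theta\omega\ \text{ for every $2$-form }\omega .
\end{equation}
The first identity is the definition. The second follows by contracting $\eta\wedge\omega=0$ with $\theta$; it shows that $i_\theta$ is injective on $2$-forms.

The forms
\[
\eta_1=x^{-2}dv\in x^{-2}\widehat\Omega_{S_1},\qquad\eta_0=\frac{db}{\theta(b)}\in b^{-2}\widehat\Omega_{S_0}
\]
satisfy $i_\theta\eta_1=i_\theta\eta_0=1$; note that $2+z^3b$ is a unit of $S_0$. Also $i_\theta\Phi\eta_1=1$. Put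
\[
\kappa=\Phi\eta_1-\eta_0,\qquad\omega_\theta=\eta_0\wedge\Phi\eta_1\in x^{-4}\widehat\Omega^2_{S_{01}},
\]
so that $i_\theta\omega_\theta=\kappa$.

\begin{lemma}\label{lem:ann}
$p_\theta(D^{**})=\operatorname{Ann}_R[\omega_\theta]$.
\end{lemma}

\begin{proof}
Let $F=(F_0,F_1)=p_\theta(\zeta_0,\zeta_1)$, with $\zeta_0=\Phi\zeta_1$ as in Proposition~\ref{prop:zar}. Then $i_\theta(\zeta_j-F_j\eta_j)=0$, so by \eqref{eq:koszul} $\zeta_j-F_j\eta_j=i_\theta\omega_j$ with $\omega_j=\eta_j\wedge(\zeta_j-F_j\eta_j)$, a $2$-form on the chart $j$ with poles along $C$. Hence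
\[
i_\theta(F_0\omega_\theta)=F_0\kappa=\Phi(F_1\eta_1)-F_0\eta_0=\Phi(\zeta_1-i_\theta\omega_1)-(\zeta_0-i_\theta\omega_0)=i_\theta(\omega_0-\Phi\omega_1),
\]
and injectivity gives $F_0\omega_\theta=\omega_0-\Phi\omega_1$, that is, $F[\omega_\theta]=0$. Conversely, suppose $F_0\omega_\theta=\omega_0-\Phi\omega_1$ and put $\zeta_j=F_j\eta_j+i_\theta\omega_j$. Then $\Phi\zeta_1-\zeta_0=F_0\kappa-i_\theta(\omega_0-\Phi\omega_1)=0$, so $(\zeta_0,\zeta_1)\in D^{**}$, and $i_\theta\zeta_j=F_j$ because $i_\theta i_\theta=0$.
\end{proof}

\begin{lemma}\label{lem:regular}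
Every form in $\widehat\Omega^2_{S_{01}}$ has class zero in $\mathcal M$. Consequently $\mathfrak m[\omega_\theta]=0$ and $p_\theta(D^{**})\supseteq\mathfrak m$.
\end{lemma}

\begin{proof}
By \eqref{eq:conormal}, $\widehat\Omega^2|_C=\Omega_C\otimes\mathcal L$, so $\mathcal I^j\widehat\Omega^2/\mathcal I^{j+1}\widehat\Omega^2=\Omega_C\otimes\mathcal L^{j+1}$. Its $H^1$ is dual to $H^0(C,\mathcal L^{-j-1})$, which vanishes for $j\ge0$. Lemma~\ref{lem:approx}(a) gives $\widehat\Omega^2_{S_{01}}=\widehat\Omega^2_{S_0}+\Phi\widehat\Omega^2_{S_1}$. If $F\in\mathfrak m$, then $F_0\in b^4S_0\subset x^4S_{01}$ by Proposition~\ref{prop:four}, so $F_0\omega_\theta\in\widehat\Omega^2_{S_{01}}$. The last statement follows from Lemma~\ref{lem:ann}.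
\end{proof}

So $p_\theta(D^{**})$ is $\mathfrak m$ or $R$, according to whether $[\omega_\theta]$ is nonzero or zero.

\subsection*{The residue functional}

To decide this we construct the iterated residue on $\mathcal M$. A residue along $C$ of a form with a pole of higher order is defined by expanding in powers of $x$, and this requires a splitting $E_{01}\to S_{01}$. We use $\lambda$, because it is fixed by $\Phi$ and extends to $C_0$. The price is that $\lambda$ does not extend to $p_\pm$, so forms from the chart $S_1$ require a separate computation.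

Extend $\lambda$ to $\Omega_{E_{01}/k}\to\widehat\Omega_{S_{01}}$ by $\lambda(a\,da')=\lambda(a)\,d\lambda(a')$; in particular $\lambda(dv)=d\sigma$. A derivation of $S_{01}=E_{01}[[x]]$ into a finite module is given by a derivation on $\lambda(E_{01})$ and the value at $x$, both arbitrary. So
\[
\widehat\Omega_{S_{01}}=S_{01}\,dx\oplus\big(S_{01}\otimes_{E_{01}}\Omega_{E_{01}/k}\big),\qquad da\in(\partial_xa)\,dx+S_{01}\lambda(\Omega_{E_{01}/k}).
\]
As $\Omega_{E_{01}/k}$ is invertible, the second summand has $\wedge^2=0$, and every $\omega\in\widehat\Omega^2_{S_{01}}[x^{-1}]$ is uniquely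
\[
\omega=\sum_{i\ge-N}x^i\,dx\wedge\lambda(\tau_i),\qquad\tau_i\in\Omega_{E_{01}/k}.
\]
Put $\rho(\omega)=\tau_{-1}$ and $\operatorname{Res}(\omega)=\operatorname{res}_{p_+}\rho(\omega)+\operatorname{res}_{p_-}\rho(\omega)$. The map $\rho$ is $E_{01}$-linear via $\lambda$, and it does not depend on the equation of $C$: if $x'=xw$ with $w\in S_{01}^*$, then
\begin{equation}\label{eq:change}
\rho\Big(\sum_{i\geq -N}x'^{\,i}\,dx'\wedge\lambda(\tau_i)\Big)=\tau_{-1}.
\end{equation}
Indeed $x'^{\,i}dx'\wedge\lambda(\tau_i)=x'^{\,i}(\partial_xx')\,dx\wedge\lambda(\tau_i)$. For $i\ne-1$ the series $x'^{\,i}\partial_xx'=\partial_x(x'^{\,i+1})/(i+1)$ has no $x^{-1}$-term, and $\partial_xx'/x'=x^{-1}+w^{-1}\partial_xw$.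

\begin{lemma}\label{lem:res}
The functional $\operatorname{Res}$ vanishes on $\widehat\Omega^2_{S_0}[b^{-1}]$, is invariant under $\Phi$, and vanishes on $\widehat\Omega^2_{S_1}[x^{-1}]$. Hence it induces a $k$-linear map $\operatorname{Res}:\mathcal M\to k$.
\end{lemma}

\begin{proof}
\emph{The chart $S_0$.} Since $S_0=E_0[[b]]$ via $\lambda$, a form $\omega_0\in\widehat\Omega^2_{S_0}[b^{-1}]$ is a sum $\sum_ib^i\,db\wedge\lambda(\tau_i')$ with $\tau'_i\in\Omega_{E_0/k}$. By \eqref{eq:change} with $x'=b=vx$, the differential $\rho(\omega_0)=\tau'_{-1}$ is regular on $C_0=C\setminus\{p_+,p_-\}$. The residue theorem on $C$ gives $\operatorname{Res}(\omega_0)=0$.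

\emph{Invariance.} The automorphism $\Phi$ fixes $\lambda(E_{01})$, hence $\lambda(\Omega_{E_{01}/k})$, and $x'=\Phi(x)\in x+x^2S_{01}$ is $x$ times a unit. So $\Phi(\sum_ix^idx\wedge\lambda(\tau_i))=\sum_ix'^{\,i}dx'\wedge\lambda(\tau_i)$, and $\rho\circ\Phi=\rho$ by \eqref{eq:change}.

\emph{The chart $S_1$.} Let $\omega_1\in\widehat\Omega^2_{S_1}[x^{-1}]$ and $p\in\{p_+,p_-\}$. We show $\operatorname{res}_p\rho(\omega_1)=0$. The form $\omega_1$ has an expansion in the regular coordinates $(v,x)$ at $p$, while $\rho$ is defined through $(\sigma,x)$, so we first compare the two expansions.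

Let $q\in k[[u]]$ be the unit with $q^2=f$ and $q(0)=Y(p)$. Expansion at $p$ in the parameter $v$, which we rename $\sigma$, embeds $E_{01}$ in $k((\sigma))$ with $Y\mapsto q(\sigma^2)$. Applied to coefficients it gives a ring homomorphism $\alpha:S_{01}=E_{01}[[x]]\to k((\sigma))[[x]]$. On the other hand, $Y\mapsto q(v^2-x)$ defines a homomorphism $B_1\to k[[v,x]]$, which extends to $S_1$. Let $y$ be a new variable, let $\gamma:k[[v,x]]\to k[[\sigma,y]]$ be the local homomorphism with $v\mapsto\sigma(1+y)^{1/2}$ and $x\mapsto\sigma^2y$, and embed $k[[\sigma,y]]$ in $k((\sigma))[[x]]$ by $\sum_nc_n(\sigma)y^n\mapsto\sum_nc_n(\sigma)\sigma^{-2n}x^n$. The two ring homomorphisms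
\[
S_1\to S_{01}\xrightarrow{\ \alpha\ }k((\sigma))[[x]],\qquad S_1\to k[[v,x]]\xrightarrow{\ \gamma\ }k((\sigma))[[x]]
\]
agree. Both send $x$ to $x$, so they are $x$-adically continuous and it suffices to compare them on $v$ and $Y$. Both send $v$ to $\sigma(1+x/\sigma^2)^{1/2}$. Both send $Y$ to $q(\sigma^2)$, since $\gamma(v^2-x)=\sigma^2(1+y)-\sigma^2y=\sigma^2$.

The relation $2Y\,dY=f'(v^2-x)(2v\,dv-dx)$ shows that $Y\widehat\Omega^2_{S_1}\subset S_1\,dx\wedge dv$. So $Y\omega_1=a'\,dx\wedge dv$ with $a'\in S_1[x^{-1}]$. From $v^2=\sigma^2+x$ we get $2v\,dv=2\sigma\,d\sigma+dx$, so $dx\wedge dv=(\sigma/v)\,dx\wedge d\sigma$. Write $a'\sigma/v=\sum_ix^i\lambda(c_i)$ with $c_i\in E_{01}$. As $Y=\lambda(Y)$, we have $Y\rho(\omega_1)=c_{-1}\,dv$. Thus $\operatorname{res}_p\rho(\omega_1)$ is the coefficient of $x^{-1}\sigma^{-1}$ in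
\[
\alpha(a'\sigma/v)/q(\sigma^2)=\gamma(a)\,(1+y)^{-1/2},\qquad a=a'/q(v^2-x)=\sum_{n\ge-N,\ j\ge0}a_{nj}x^nv^j\in k[[v,x]][x^{-1}].
\]
The term $a_{nj}x^nv^j$ contributes
\[
a_{nj}\,x^n\sigma^j(1+y)^{(j-1)/2}=a_{nj}\sum_{l\ge0}\binom{(j-1)/2}{l}\sigma^{j-2l}x^{n+l},
\]
and after multiplication by $x^N$ the sum over $n,j$ converges in $k[[\sigma,y]]$, so coefficients may be read off term by term. The monomial $x^{-1}\sigma^{-1}$ occurs only for $n=-1-l$ and $j=2l-1$. Then $j\geq0$ forces $l\ge1$, and the coefficient is $\binom{l-1}{l}=0$.
\end{proof}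

\subsection*{The computation}

\begin{proposition}\label{prop:value}
$\operatorname{Res}(\omega_\theta)=-3\beta$.
\end{proposition}

\begin{proof}
The form $dx/(2vx^2)$ has contraction $1$ with $\theta$, so the second identity in \eqref{eq:koszul} gives
\[
\omega_\theta=\frac{dx\wedge\kappa}{2vx^2},\qquad\kappa=(\eta_1-\eta_0)+(\Phi\eta_1-\eta_1).
\]

\emph{The part $\eta_1-\eta_0$.} We have $dv=(dx+2\sigma\,d\sigma)/(2v)$, $\theta(b)=x^2(2v^2+x)$, and $db=v\,dx+x\,dv=\big((2v^2+x)\,dx+2x\sigma\,d\sigma\big)/(2v)$. Hence
\[
\eta_1=\frac{dx}{2vx^2}+\frac{\sigma\,d\sigma}{vx^2},\qquad\eta_0=\frac{dx}{2vx^2}+\frac{\sigma\,d\sigma}{vx(2v^2+x)},\qquad\eta_1-\eta_0=\frac{2v\sigma\,d\sigma}{x^2(2v^2+x)} .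
\]

\emph{The action of $\Phi$ on $1$-forms.} Define the Lie derivative $L$ on $\widehat\Omega_{S_{01}}[x^{-1}]$ by
\[
L\big(a\,dx+a'\lambda(\tau)\big)=h\theta(a)\,dx+a\,d(h\theta(x))+h\theta(a')\,\lambda(\tau);
\]
this is well defined because $h\theta$ is linear over $\lambda(E_{01})$. It satisfies $L(a\eta)=h\theta(a)\eta+aL(\eta)$. It also satisfies $L(da)=d(h\theta(a))$: expanding $L(a\,da'+a'da)$ and $d(h\theta(aa'))$ shows that $a\mapsto L(da)-d(h\theta(a))$ is a derivation of $S_{01}$, and it vanishes on $x$ and on $\lambda(E_{01})$. By \eqref{eq:raise} and $d(2hvx^2)\in x\widehat\Omega_{S_{01}}$, the operator $L$ raises the $x$-order, so $\exp(L)$ converges. The Leibniz rule gives $\exp(L)(a\,da')=\Phi(a)\,d\Phi(a')$, so $\Phi=\exp(L)$ on $1$-forms. Now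
\[
L\eta_1=h\theta(x^{-2})\,dv+x^{-2}d(hx^2)=-4hvx^{-1}dv+dh+2hx^{-1}dx=dh-4\sigma hx^{-1}d\sigma .
\]
The operator $L$ kills $dh=\lambda(d\bar h)$, and $L(a\,d\sigma)=h\theta(a)\,d\sigma$. Since $\theta(x^{-1})=-2v$ and $\theta(v)=x^2$, we get $\frac12L^2\eta_1=4\sigma vh^2d\sigma$ and $L^j\eta_1\in x^{j-1}S_{01}\,d\sigma$ for $j\ge3$. Therefore
\[
\Phi\eta_1-\eta_1=\lambda(d\bar h)-4\sigma hx^{-1}d\sigma+4\sigma vh^2d\sigma+r\,d\sigma,\qquad r\in x^2S_{01}.
\]

\emph{The coefficients of $x^{-1}$.} Divide each term of $\kappa$ by $2vx^2$ and expand, using $2v^2+x=2\sigma^2+3x$ and $v^{-1}=\sigma^{-1}-\frac12\sigma^{-3}x+\frac38\sigma^{-5}x^2-\cdots$.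
\begin{itemize}
\item The term $\eta_1-\eta_0$ gives $\sigma x^{-4}(2\sigma^2+3x)^{-1}d\sigma$, with coefficient $\sigma\cdot\frac1{2\sigma^2}\big(-\frac3{2\sigma^2}\big)^3d\sigma=-\frac{27}{16}\sigma^{-7}d\sigma$.
\item The term $\lambda(d\bar h)$ gives $\frac12v^{-1}x^{-2}\lambda(d\bar h)$, with coefficient $-\frac14\sigma^{-3}\lambda(d\bar h)$.
\item The term $-4\sigma hx^{-1}d\sigma$ gives $-2\sigma hv^{-1}x^{-3}d\sigma$, with coefficient $-\frac34h\sigma^{-4}d\sigma$.
\item The term $4\sigma vh^2d\sigma$ gives $2\sigma h^2x^{-2}d\sigma$, and $r\,d\sigma$ gives a regular form; both have coefficient $0$.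
\end{itemize}
Hence $\rho(\omega_\theta)=-\frac{27}{16}v^{-7}dv-\frac14v^{-3}d\bar h-\frac34\bar hv^{-4}dv$. The first term has no residue at $p_\pm$. The exact differential $d(\bar hv^{-3})=v^{-3}d\bar h-3\bar hv^{-4}dv$ has no residue, so $v^{-3}d\bar h$ may be replaced by $3\bar hv^{-4}dv$. Thus
\[
\operatorname{Res}(\omega_\theta)=-\frac32\sum_{p=p_\pm}\operatorname{res}_p\big(\bar hv^{-4}dv\big)=-\frac32\sum_{p=p_\pm}\operatorname{res}_p\big((Yv^{-9}+\beta v^{-1})\,dv\big).
\]
The expansions of $Y$ in $v$ at $p_+$ and $p_-$ are opposite, so the two contributions of $Yv^{-9}dv$ cancel, and each point contributes $\beta$ from $\beta v^{-1}dv$.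
\end{proof}

\begin{remark}\label{rem:beta}
The computation is valid for any $\bar h\in E_{01}$, and among the basis elements $v^i,Yv^i$ only $v^3$ contributes to $\sum_p\operatorname{res}_p(\bar hv^{-4}dv)$. Although $v^3$ is regular on $C_1$, its extension $\sigma^3=v^3-\frac32vx+\frac38v^{-1}x^2+\cdots$ does not lie in $S_1$. By contrast $\sigma^{2j}=(v^2-x)^j\in S_1$ for $j\geq0$; the flow $\exp(\sigma^{2j}\theta)$ is an automorphism of $S_1$, so adding such a term to $h$ does not change $\mathfrak X$.
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:A}(2)]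
Let $\beta\ne0$. By Lemma~\ref{lem:res} and Proposition~\ref{prop:value}, $[\omega_\theta]\neq0$, so $1\notin p_\theta(D^{**})$ by Lemma~\ref{lem:ann}. With Lemma~\ref{lem:regular} we get $p_\theta(D^{**})=\mathfrak m$, and Proposition~\ref{prop:crit}(c) gives $D^{**}\simeq A$.
\end{proof}

For $\beta=0$ we must know that $\operatorname{Res}$ detects the socle of $\mathcal M$, and for this we identify $\mathcal M$.

\begin{proof}[Proof of Theorem~\ref{thm:A}(3)]
Coherent sheaves on an affine Noetherian formal scheme have no higher cohomology, so $H^1(\mathfrak X,\widehat\Omega^2(nC))$ is computed by the \v Cech complex of the cover $C_0,C_1$. Passing to the limit and using (E3),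
\[
\mathcal M=\varinjlim_nH^1\big(\mathfrak X,\widehat\Omega^2(nC)\big)=\varinjlim_nH^1\big(X,\wedge^2\mathcal E(nC)\big)=H^1(U,\wedge^2\mathcal E).
\]
The last equality holds because the inclusion $j:U\to X$ of the complement of a Cartier divisor is affine, $j_*j^*\wedge^2\mathcal E=\varinjlim_n\wedge^2\mathcal E(nC)$, and cohomology on the Noetherian space $X$ commutes with direct limits. By Propositions~\ref{prop:zar} and~\ref{prop:D}(c), $\wedge^2\mathcal E|_U\simeq\widetilde\omega_R|_U$. So $\mathcal M\cong H^2_{\mathfrak m}(\omega_R)$ has a one-dimensional socle.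

The class $\mu=[x^{-1}dx\wedge\lambda(v^{-1}dv)]$ is killed by $\mathfrak m=H^0(\mathcal I)$ by Lemma~\ref{lem:regular}, and $\operatorname{Res}(\mu)=2$. So $\mu$ spans the socle, and $\operatorname{Res}$ is injective on the socle. The class $[\omega_\theta]$ lies in the socle by Lemma~\ref{lem:regular}, and for $\beta=0$ its residue vanishes by Proposition~\ref{prop:value}. Hence $[\omega_\theta]=0$, the map $p_\theta$ is onto by Lemma~\ref{lem:ann}, and Proposition~\ref{prop:crit}(b) gives $D^{**}\simeq R\oplus\omega_R$.
\end{proof}

Together with Proposition~\ref{prop:alg} and Section~\ref{sec:nilp}, this completes the proof of Theorem~\ref{thm:A}.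

\section{Non-nilpotent derivations and gradings}\label{sec:grading}

In this section $R$ is again an arbitrary two-dimensional integrally closed analytic $k$-algebra. The substance of Theorem~\ref{thm:C} is the following statement.

\begin{proposition}\label{prop:grading}
Let $\delta$ be a $k$-derivation of $R$ with $\delta(\mathfrak m)\subset\mathfrak m$ that is not nilpotent on $\mathfrak m/\mathfrak m^2$. Then $R$ is quasihomogeneous.
\end{proposition}

The eigenvalues of $\delta$ produce a nontrivial $\mathbb Z$-grading. The difficulty is that the weights may be zero or of both signs. In that case the ring of degree zero supplies a second grading, and a combination of the two is positive.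

\begin{example}\label{ex:twograd}
On $R=k[[x,y,z]]/(xy-z^2)$ let $\delta(x)=x$, $\delta(y)=-y$, $\delta(z)=0$. The ring of degree zero consists of the power series in $xy=z^2$ and $z$, so it is $k[[\pi]]$ with $\pi=z$. With $t=x$ the generators are the monomials $x=\pi^0t^1$, $y=\pi^2t^{-1}$, $z=\pi^1t^0$. The linear form $(\alpha,\nu)\mapsto\alpha+\nu$ on exponents gives the positive weights $1,1,1$.
\end{example}

Recall that ideals of complete Noetherian local rings are closed in the adic topology. We first reduce to one convenient presentation.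

\begin{lemma}\label{lem:pres}
Let $x_1,\dots,x_n$ be minimal generators of $\mathfrak m$, and suppose that the kernel $I$ of $P=k[[x_1,\dots,x_n]]\to R$ has the following property for some positive integer weights: every $F\in I$ is a convergent sum of weighted homogeneous polynomials lying in $I$. Then $R$ is quasihomogeneous with respect to every presentation $P'\to R$.
\end{lemma}

\begin{proof}
The ideal generated by the weighted homogeneous polynomials in $I$ is closed, so it contains every $F\in I$ and equals $I$; finitely many of these polynomials generate it. Now lift the $x_i\in R$ to $y_i\in P'$. Their classes in $\mathfrak m/\mathfrak m^2$ are independent, so the $y_i$ are part of a regular system of parameters $y_i,z'_j$ of $P'$. The image of $z_j'$ in $R$ is $G_j(x)$ for a power series $G_j$ without constant term, and $z_j=z'_j-G_j(y)$ lies in the kernel. Then $(y,z)$ is a coordinate system of $P'$, the map $P'\to R$ factors through $P'/(z)=k[[y]]\cong P$, and its kernel is $I(y)P'+(z)$. Give each $z_j$ the weight $1$.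
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:grading}]
\emph{Step 1: a grading.} The derivation $\delta$ preserves every $\mathfrak m^n$ and acts on the finite-dimensional algebras $R/\mathfrak m^n$. The semisimple part of a derivation of a finite-dimensional algebra is a derivation \cite[4.2, Lemma~B]{Humphreys}; equivalently, the generalized eigenspaces satisfy $V_\mu V_{\mu'}\subset V_{\mu+\mu'}$. The maps $R/\mathfrak m^{n+1}\to R/\mathfrak m^n$ send generalized eigenspaces onto generalized eigenspaces. Let $\mu_1,\dots,\mu_n$ be the eigenvalues on $\mathfrak m/\mathfrak m^2$ and let $\Lambda\subset k$ be the additive subgroup they generate. As $\mathfrak m^j/\mathfrak m^{j+1}$ is a quotient of the $j$th symmetric power of $\mathfrak m/\mathfrak m^2$, all eigenvalues lie in $\Lambda$. The group $\Lambda$ is finitely generated and torsion-free, hence free, and $\Lambda\neq0$ because $\delta$ is not nilpotent on $\mathfrak m/\mathfrak m^2$. Choose a nonzero homomorphism $\chi:\Lambda\to\mathbb Z$; it does not kill all $\mu_i$. Let $(R/\mathfrak m^N)_j$ be the sum of the $V_\mu$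 with $\chi(\mu)=j$, and put $R_j=\varprojlim_N(R/\mathfrak m^N)_j$.

The $R_j$ are closed subspaces with $R_iR_j\subset R_{i+j}$. Every $F\in R$ is uniquely a convergent sum $\sum_jF_j$ with $F_j\in R_j$, the projections $F\mapsto F_j$ are continuous, and $(rF)_{i+j}=rF_j$ for $r\in R_i$. Multiplication by $j$ on $(R/\mathfrak m^N)_j$ defines in the limit a derivation $\epsilon$ of $R$ with $\epsilon(F)=\sum_jjF_j$; its kernel is $R_0$, and we extend it to $K$. Since $R/\mathfrak m=k\cdot 1$ has degree $0$, we have $R_j\subset\mathfrak m$ for $j\ne0$. Lifting a homogeneous basis of $\mathfrak m/\mathfrak m^2$ gives minimal generators $x_i\in R_{w_i}$ of $\mathfrak m$, with $w_i=\chi(\mu_i)$ not all zero. So $\epsilon\ne0$, and after replacing $\chi$ by $-\chi$ if necessary some $w_i$ is positive. Let $I$ be the kernel of $P=k[[x_1,\dots,x_n]]\to R$ and put $\mathfrak m_0=R_0\cap\mathfrak m$.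

\emph{Step 2: the case $\mathfrak m_0=0$.} If $0\ne F\in R_a$ and $0\ne G\in R_{-c}$ with $a,c>0$, then $0\ne F^cG^a\in\mathfrak m_0$ because $R$ is a domain, a contradiction. If $w_i=0$, then $0\neq x_i\in\mathfrak m_0$, again a contradiction. So all $w_i$ are positive. Write $F\in I$ as the convergent sum of its weighted homogeneous components $F_{(j)}$, which are polynomials. The image of $F_{(j)}$ lies in $R_j$, and the images sum to zero, so each vanishes by uniqueness of components. Lemma~\ref{lem:pres} applies. From now on $\mathfrak m_0\neq0$.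

\emph{Step 3: $R_0$ is a complete normal local domain.} The projection $F\mapsto F_0$ is $R_0$-linear, so $R_0$ is a direct summand of the $R_0$-module $R$. For an ideal $\mathfrak a\subset R_0$ we have $\mathfrak aR\cap R_0=\mathfrak a$, since $F=\sum a_ir_i\in R_0$ gives $F=\sum a_i(r_i)_0$. Hence ascending chains in $R_0$ stabilize, and $R_0$ is Noetherian. If $F\in R_0\setminus\mathfrak m$ and $FG=1$, then $F\epsilon(G)=0$, so $G\in R_0$; thus $R_0$ is local with maximal ideal $\mathfrak m_0$ and residue field $k$. An $\mathfrak m_0$-adic Cauchy sequence $(c_i)$ converges $\mathfrak m$-adically to some $c$ in the closed subspace $R_0$. If $c_i-c_{i'}\in\mathfrak m_0^N$ for all large $i,i'$, then $c-c_{i'}\in\mathfrak m_0^NR\cap R_0=\mathfrak m_0^N$ because $\mathfrak m_0^NR$ is closed. So $R_0$ is complete. An element of $\operatorname{Frac}R_0$ that is integral over $R_0$ lies in $R$, since $R$ is normal, and is killed by $\epsilon$, so it lies in $R_0$.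

\emph{Step 4: $R_0=k[[\pi]]$.} Let $d=\dim R_0$; then $d\ge1$ because $R_0$ is a domain and $\mathfrak m_0\ne0$. We use three facts about local cohomology: $H^d_{\mathfrak m_0}(R_0)\ne0$ for a local ring of dimension $d$; $H^i_{\mathfrak a}(R)=0$ for $i>\dim R$ and any ideal $\mathfrak a$; and the Hartshorne--Lichtenbaum theorem, by which for a complete local domain $R$ of dimension two, $H^2_{\mathfrak a}(R)\neq0$ forces $\mathfrak a$ to be $\mathfrak m$-primary when $\mathfrak a\subseteq\mathfrak m$. The nonzero module $H^d_{\mathfrak m_0}(R_0)$ is a direct summand of $H^d_{\mathfrak m_0}(R)=H^d_{\mathfrak m_0R}(R)$, so $d\le2$. If $d=2$, then $\mathfrak m_0R$ is $\mathfrak m$-primary, so $R/\mathfrak m_0R$ is finite-dimensional over $k$. As $R_0$ is complete and $R$ is $\mathfrak m_0$-adically separated, $R$ is finite over $R_0$ \cite[Thm.~8.4]{Matsumura}. Then each $y\in K$ has a minimal polynomial $q$ over $\operatorname{Frac}R_0$, and $q'(y)\epsilon(y)=0$ with $q'(y)\neq0$, so $\epsilon=0$, a contradiction. Hence $d=1$, and $R_0$ is a complete discrete valuation ring containing its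 residue field $k$: $R_0=k[[\pi]]$. Put $K_0=k((\pi))$.

\emph{Step 5: there are $e>0$ and $0\neq t\in K$ such that every nonzero $R_j$ has $e\mid j$ and lies in $K_0t^{j/e}$.}

\emph{Case ($\alpha$): $R_{-c}\ne0$ for some $c>0$.} Put $R'_j=R_j[\pi^{-1}]\subset K$; then $R_i'R_j'\subset R'_{i+j}$ and $R'_0=K_0$. For $0\neq y\in R'_a$ and $0\neq y'\in R'_{-c'}$ with $a,c'>0$, the product $y^{c'}y'^{\,a}$ is a nonzero element of the field $K_0$, so $y^{-1}\in R'_{-a}$ and $y'^{-1}\in R'_{c'}$. Since both signs occur, the inverse of every nonzero element of $R'_j$ lies in $R'_{-j}$. So the $j$ with $R'_j\neq0$ form a subgroup $e\mathbb Z$ with $e>0$. For $0\neq t\in R'_e$ and $y\in R'_{e\nu}$ we have $yt^{-\nu}\in K_0$.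

\emph{Case ($\beta$): $R_j=0$ for all $j<0$.} Now homogeneous elements of positive degree have no homogeneous inverses, and we use a valuation instead. The projection $F\mapsto F_0$ is a ring homomorphism (this holds in each $R/\mathfrak m^N$) with kernel $\mathfrak r=\{F:F_0=0\}$ and $R/\mathfrak r=R_0$. So $\mathfrak r$ is a prime different from $0$ and $\mathfrak m$, hence of height one, and $R_{\mathfrak r}$ is a discrete valuation ring. The ideal generated by the $R_j$ with $j>0$ is closed, so it equals $\mathfrak r$; therefore some $t\in R_e$ with $e>0$ has $v_{\mathfrak r}(t)=1$. From $\epsilon(R)\subset\mathfrak r$ and the quotient rule we get $\epsilon(R_{\mathfrak r})\subset\mathfrak rR_{\mathfrak r}$. As $R_0\cap\mathfrak r=0$, the field $K_0$ is contained in $R_{\mathfrak r}$ and maps isomorphically onto the residue field $\operatorname{Frac}(R/\mathfrak r)$. Let $0\ne F\in R_j$ and $\nu=v_{\mathfrak r}(F)$. The unit $y=Ft^{-\nu}$ of $R_{\mathfrak r}$ satisfies $(j-\nu e)y=\epsilon(y)\in\mathfrak rR_{\mathfrak r}$, so $j=\nu e$: all nonzero elements of $R_j$ have valuation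 $j/e$. Let $c\in K_0$ have the same residue as $y$, and choose $r\geq0$ with $\pi^rc\in R_0$. Then $\pi^r(F-ct^\nu)$ lies in $R_j$ and has valuation greater than $\nu$, so it is zero, and $F=ct^\nu$.

\emph{Step 6: the generators are monomials.} Each $R_j$ is finite over $R_0$: if $y_1,\dots,y_m\in R_j$ generate the ideal $R_jR$, then $F=\sum r_iy_i\in R_j$ gives $F=\sum(r_i)_0y_i$. So a nonzero $R_{e\nu}$ is a finitely generated $k[[\pi]]$-submodule of $K_0t^\nu$, and $R_{e\nu}=\pi^{a(\nu)}k[[\pi]]\,t^\nu$ for some $a(\nu)\in\mathbb Z$. Multiplying the $x_i$ by units of $R_0$, we may assume $x_i=\pi^{\alpha_i}t^{\nu_i}$ with $w_i=e\nu_i$. Put $q_i=(\alpha_i,\nu_i)\in\mathbb Z^2$. A relation $\sum n_iq_i=0$ with integers $n_i\ge0$, not all zero, would give $\prod x_i^{n_i}=1$, which is impossible as $x_i\in\mathfrak m$. Gordan's theorem states that for vectors in $\mathbb Q^2$ either such a relation exists or some rational linear form is positive on all of them. Clearing denominators, we obtain a linear map $\phi:\mathbb Z^2\to\mathbb Z$ with $\phi(q_i)>0$ for all $i$.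

\emph{Step 7: $I$ is $\mathbb Z^2$-homogeneous.} Give $x_i$ the degree $q_i$ and write $F\in I$ as the convergent sum $\sum_{q\in\mathbb Z^2}F_{(q)}$ of its components. All monomials in $F_{(q)}$ have weight $\phi(q)$ for the positive weights $\phi(q_i)$, so $F_{(q)}$ is a weighted homogeneous polynomial. For $q=(\alpha,\nu)$, every monomial of degree $q$ maps to $\pi^\alpha t^\nu$, so $F_{(q)}$ maps to $c_{\alpha,\nu}\pi^\alpha t^\nu\in R_{e\nu}$ with $c_{\alpha,\nu}\in k$. Fix $\nu$. If $R_{e\nu}=0$, all $c_{\alpha,\nu}$ vanish. Otherwise $c_{\alpha,\nu}=0$ for $\alpha<a(\nu)$, and by continuity the component of degree $e\nu$ of the image of $F$ is the $\mathfrak m$-adic sum $\sum_{\alpha\geq a(\nu)}c_{\alpha,\nu}\pi^{\alpha-a(\nu)}y$, where $y=\pi^{a(\nu)}t^\nu\in R$. As $\pi\in\mathfrak m$, this sum equals $G y$ with $G=\sum_\alpha c_{\alpha,\nu}\pi^{\alpha-a(\nu)}\in k[[\pi]]$. The component is zero because $F\in I$, so $G=0$ and all $c_{\alpha,\nu}$ vanish. Hence every $F_{(q)}$ lies in $I$, and Lemma~\ref{lem:pres} applies.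
\end{proof}

Normality of $R$ enters this proof twice, to make $R_0$ and $R_{\mathfrak r}$ discrete valuation rings. The dimension of $R$ enters in Step~4, where it leaves room for only one parameter $\pi$, and in Case~($\beta$), where it gives $\mathfrak r$ height one.

\begin{proof}[Proof of Theorem~\ref{thm:C}]
If $R$ is quasihomogeneous, the proof of Theorem~\ref{thm:B} shows that $p_\epsilon$ maps $D^{**}$ onto $\mathfrak m$, and $p_\epsilon\circ d=\epsilon$ has positive eigenvalues on $\mathfrak m/\mathfrak m^2\neq0$. Conversely, given $p$ as in the theorem, $\delta=p\circ d$ has values in $\mathfrak m$, and Proposition~\ref{prop:grading} applies. The parenthetical isomorphism $D^{**}\simeq A$ is Proposition~\ref{prop:crit}(c).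

Now let $D\to D^{**}$ be surjective and suppose $A\simeq D^{**}$. By Proposition~\ref{prop:crit}(c) there is a linear map $p:D^{**}\to R$ with image $\mathfrak m$. The $dx_i$ generate $D^{**}$, so the elements $(p\circ d)(x_i)$ generate $\mathfrak m$ and their classes span $\mathfrak m/\mathfrak m^2$. Thus $p\circ d$ induces a surjective endomorphism of the nonzero space $\mathfrak m/\mathfrak m^2$, which is not nilpotent, and $R$ is quasihomogeneous by the first part. The other implication of the conjecture is Theorem~\ref{thm:B}.
\end{proof}

\begin{thebibliography}{9}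

\bibitem{EGA} EGA III.

\bibitem{Humphreys} Humphreys, \emph{Introduction to Lie Algebras}.

\bibitem{Matsumura} Matsumura, \emph{Commutative Ring Theory}.

\bibitem{Serre} Serre, \emph{Local Fields}.

\end{thebibliography}
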